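\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{A strongly pseudoconvex domain whose Kobayashi distances require arbitrarily long chains of discs}


\begin{abstract}
On a bounded convex domain the integrated Kobayashi/Royden distance between two points is realized by a single holomorphic disc. It has been conjectured that on a strongly pseudoconvex domain it is realized by a chain of at most $K$ discs, with $K$ depending only on the domain. We show that this is false in every dimension $n\ge 2$. In each such dimension we construct a single strongly pseudoconvex domain with $C^\infty$ boundary on which every positive integer occurs as the minimal length of a realizing chain, and on which some distance is realized by no finite chain at all. In dimension one the conjecture is true, with $K=1$.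
\end{abstract}

\section{The question}

Let $D$ be the unit disc in $\mathbb C$ and let $\rho$ be the distance on $D$ obtained by integrating the metric $|dz|/(1-|z|^2)$:
\[
\rho(a,b)=\frac12\log\frac{1+\left|\frac{a-b}{1-\bar b a}\right|}{1-\left|\frac{a-b}{1-\bar b a}\right|}.
\]
Let $\Omega\subset\mathbb C^n$ be a bounded domain. For $P\in\Omega$ and $\xi\in\mathbb C^n$ the \emph{infinitesimal Kobayashi/Royden metric} is
\[
F_K(P,\xi)=\inf\{\alpha>0:\ \exists f:D\to\Omega\text{ holomorphic},\ f(0)=P,\ f'(0)=\xi/\alpha\}.
\]
It is small when a large disc in $\Omega$ passes through $P$ in the direction $\xi$. It is a standard fact that $F_K$ is upper semicontinuous, so it can be integrated along curves. The \emph{integrated Kobayashi/Royden distance} $d_K(P,Q)$ is the infimum of $\int_0^1F_K(\gamma(t),\gamma'(t))\,dt$ over piecewise $C^1$ curves $\gamma:[0,1]\to\Omega$ from $P$ to $Q$. On the disc itself $d_K=\rho$, by the Schwarz--Pick lemma.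

A holomorphic map $f:D\to\Omega$ does not increase distances, so a disc through $P=f(a)$ and $Q=f(b)$ shows that $d_K(P,Q)\le\rho(a,b)$. One can also go from $P$ to $Q$ along several discs in succession. A \emph{Kobayashi/Royden chain of length $k$} from $P$ to $Q$ consists of points $P=P_0,P_1,\dots,P_k=Q$ in $\Omega$, holomorphic maps $f_1,\dots,f_k:D\to\Omega$, and points $a_j,b_j\in D$ with
\[
f_j(a_j)=P_{j-1},\qquad f_j(b_j)=P_j\qquad(1\le j\le k).
\]
By the triangle inequality every chain satisfies $d_K(P,Q)\le\sum_j\rho(a_j,b_j)$. The chain \emph{realizes} $d_K(P,Q)$ if equality holds. A realizing chain is thus a shortest path from $P$ to $Q$ made of finitely many pieces, each of which runs along a holomorphic disc.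

By a theorem of Lempert, on a bounded convex domain in $\mathbb C^n$ every distance is realized by a chain of length one. A \emph{strongly pseudoconvex} domain is a bounded domain with $C^2$ boundary whose Levi form is positive definite at every boundary point. Near each boundary point such a domain is strictly convex in suitable holomorphic coordinates, and the part that is not near the boundary is compact. One may therefore hope that a bounded number of discs is always enough. This is the following conjecture, stated in \cite{book}.

\begin{conjecture}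
Let $\Omega\subset\mathbb C^n$ be a strongly pseudoconvex domain. Then there is a positive integer $K$ such that the integrated Kobayashi/Royden distance between any two points $P,Q\in\Omega$ is realized by a Kobayashi/Royden chain of length at most $K$.
\end{conjecture}

\begin{theorem}\label{main}
\begin{enumerate}
\item[\textup{(1)}] For every $n\ge2$ there is a strongly pseudoconvex domain $\Omega\subset\mathbb C^n$ with $C^\infty$ boundary such that
\begin{enumerate}
\item[\textup{(a)}] there are $P,Q\in\Omega$ for which $d_K(P,Q)$ is not realized by any Kobayashi/Royden chain of finite length;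
\item[\textup{(b)}] for every $k\ge1$ there are $P,Q\in\Omega$ for which $d_K(P,Q)$ is realized by a chain of length $k$ but by no shorter chain.
\end{enumerate}
\item[\textup{(2)}] If $n=1$, then on every bounded domain in $\mathbb C$ every distance is realized by a chain of length one.
\end{enumerate}
\end{theorem}

Either of (a), (b) contradicts the conjecture, so the conjecture holds in dimension $n$ if and only if $n=1$. By (a) it fails for $n\ge 2$ even if the length of the chain may depend on the pair of points.

\medskip
\noindent\textbf{The idea.} Let $\pi:\mathbb C^n\to\mathbb C$ be the first coordinate. If $\Omega\subset D\times\mathbb C^{n-1}$, then $d_K(P,Q)\ge\rho(\pi P,\pi Q)$, since $\pi$ does not increase distances. A chain that attains this bound is very rigid. Apart from trivial steps, each of its discs projects onto $D$ by an automorphism, so it is a holomorphic section of $\Omega$ over $D$, and the chain may switch from one disc to the next only over the Poincar\'e segment from $\pi P$ to $\pi Q$. We build $\Omega$ so that its only sections are prescribed graphs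 $G_1,G_2,\dots$ and their limit $G_\infty$. The graphs are placed so that, over the real points of $D$, $G_k$ meets only $G_{k-1}$ and $G_{k+1}$, and $G_\infty$ meets no other graph. For suitable points $P\in G_1$ and $Q\in G_\infty$ over the real axis, $d_K(P,Q)$ equals the lower bound $\rho(\pi P,\pi Q)$, and it is approached by paths that run through $G_1,G_2,\dots$ in turn. A finite chain that attains the bound would have to get from $G_1$ to $G_\infty$ by finitely many switches over real points, and this is impossible.

Section~\ref{sec:basic} contains the rigidity statement and the case $n=1$. Section~\ref{sec:model} shows, for two graphs, how to construct a domain with prescribed sections, and what changes for infinitely many. Sections~\ref{sec:graphs} and~\ref{sec:domain} construct the graphs and the domain, and Section~\ref{sec:chains} counts discs.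

\section{Distances, rigidity, and dimension one}\label{sec:basic}

We use the Schwarz--Pick lemma in this form. A holomorphic $g:D\to D$ satisfies $|g'(a)|\le(1-|g(a)|^2)/(1-|a|^2)$ and $\rho(g(a),g(b))\le\rho(a,b)$; if equality holds in the second inequality for one pair $a\ne b$, then $g\in\operatorname{Aut}(D)$. We also use that $\rho(p,s)+\rho(s,q)=\rho(p,q)$ holds exactly when $s$ lies on the Poincar\'e segment from $p$ to $q$, and that for real $p,q$ this segment is the real interval between them.

\begin{lemma}\label{bounds}
Let $\Omega\subset\mathbb C^n$ be a bounded domain and $f:D\to\Omega$ holomorphic. Then, for $a,b\in D$ and $c\in\mathbb C$,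
\begin{equation}\label{upper}
F_K(f(a),f'(a)c)\le\frac{|c|}{1-|a|^2},\qquad d_K(f(a),f(b))\le\rho(a,b).
\end{equation}
If $\Omega\subset D\times\mathbb C^{n-1}$, then $d_K(P,Q)\ge\rho(\pi P,\pi Q)$ for all $P,Q\in\Omega$.
\end{lemma}

\begin{proof}
For $c=0$ the first inequality is trivial. For $c\ne0$ take $\theta\in\operatorname{Aut}(D)$ with $\theta(0)=a$ and $\theta'(0)=(1-|a|^2)c/|c|$. Then $(f\circ\theta)(0)=f(a)$ and $(f\circ\theta)'(0)=f'(a)c/\alpha$ with $\alpha=|c|/(1-|a|^2)$. Integrating along the image under $f$ of the Poincar\'e segment from $a$ to $b$ gives the second inequality.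

Now let $\Omega\subset D\times\mathbb C^{n-1}$. If $f:D\to\Omega$ is holomorphic with $f(0)=P$ and $f'(0)=\xi/\alpha$, then Schwarz--Pick for $\pi\circ f:D\to D$ gives $|\xi_1|/\alpha\le1-|\pi P|^2$. Hence $F_K(P,\xi)\ge|\xi_1|/(1-|\pi P|^2)$. So the $F_K$-length of a curve $\gamma$ from $P$ to $Q$ is at least the Poincar\'e length of $\pi\circ\gamma$, hence at least $\rho(\pi P,\pi Q)$.
\end{proof}

\begin{lemma}[Rigidity]\label{rigid}
Let $\Omega\subset D\times\mathbb C^{n-1}$ be a bounded domain, let $P,P'\in\Omega$, and suppose $d_K(P,P')=\rho(\pi P,\pi P')$. Let $(P_j,f_j,a_j,b_j)_{j=1}^m$ be a chain from $P$ to $P'$ that realizes $d_K(P,P')$, and discard from it all steps with $a_j=b_j$. Then what remains is still a chain from $P$ to $P'$ (empty only if $P=P'$) that realizes $d_K(P,P')$. All its maps satisfy $\pi\circ f_j\in\operatorname{Aut}(D)$, and all its points $P_j$ project into the Poincar\'e segment from $\pi P$ to $\pi P'$.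
\end{lemma}

\begin{proof}
If $a_j=b_j$, then $P_{j-1}=P_j$ and the step contributes $0$, so it may be removed. Assume that all such steps have been removed, and let $m$ now denote the number of remaining steps. Put $p_j=\pi(P_j)$. By the triangle inequality and Schwarz--Pick for $\pi\circ f_j:D\to D$,
\[
\rho(p_0,p_m)\le\sum_j\rho(p_{j-1},p_j)\le\sum_j\rho(a_j,b_j)=\rho(p_0,p_m),
\]
so equality holds throughout. Hence $\rho(p_{j-1},p_j)=\rho(a_j,b_j)$ with $a_j\ne b_j$ for each $j$, and $\pi\circ f_j\in\operatorname{Aut}(D)$. Moreover, for each $j$,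
\[
\rho(p_0,p_m)\le\rho(p_0,p_j)+\rho(p_j,p_m)\le\sum_i\rho(p_{i-1},p_i)=\rho(p_0,p_m),
\]
so $p_j$ lies on the Poincar\'e segment from $p_0$ to $p_m$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{main}(2)]
Let $\Omega\subset\mathbb C$ be a bounded domain. It carries a nonconstant bounded holomorphic function, so by the uniformization theorem its universal covering is a holomorphic map $p:D\to\Omega$. We claim that $F_K(p(a),p'(a)c)=|c|/(1-|a|^2)$. The inequality ``$\le$'' is \eqref{upper}. Conversely, let $f:D\to\Omega$ be holomorphic with $f(0)=p(a)$ and $f'(0)=p'(a)c/\alpha$. Since $D$ is simply connected, $f=p\circ\tilde f$ for a holomorphic $\tilde f:D\to D$ with $\tilde f(0)=a$. Since $p'(a)\ne0$, we get $\tilde f'(0)=c/\alpha$, and Schwarz--Pick gives $|c|/\alpha\le1-|a|^2$.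

So $p$ preserves the lengths of curves. Fix $a\in p^{-1}(P)$. A curve from $P$ to $Q$ lifts to a curve of the same length from $a$ to some $b\in p^{-1}(Q)$, so its length is at least $\rho(a,b)$; and $d_K(P,Q)\le\rho(a,b)$ for every such $b$ by \eqref{upper}. Hence $d_K(P,Q)=\inf\{\rho(a,b):p(b)=Q\}$. The set $p^{-1}(Q)$ is closed and discrete in $D$, and closed $\rho$-balls are compact, so the infimum is attained at some $b$. The one-step chain $f_1=p$, $a_1=a$, $b_1=b$ realizes $d_K(P,Q)$.
\end{proof}

\section{Domains with prescribed sections, and the case of two graphs}\label{sec:model}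

Let $\zeta=(\zeta_1,\dots,\zeta_n)$ be the coordinates of $\mathbb C^n$, and write $z=\zeta_1=\pi(\zeta)$. We write $L_u(p;v)=\sum_{j,k}u_{j\bar k}(p)v_j\bar v_k$ for the Levi form of a function $u$, usually without the point $p$. Thus a $C^2$ function $u$ is plurisubharmonic (psh) if $L_u\ge0$; it is strictly psh at $p$ if $L_u(p;\cdot)$ is positive definite. For holomorphic $h$ we write $dh(v)=\sum_j h_jv_j$, where $h_j=\partial h/\partial\zeta_j$; then $L_{|h|^2}(v)=|dh(v)|^2$.

Given a nonnegative function $\Phi$ that vanishes on the graphs we want to keep, we consider the set where $|z|^2+\eta\Phi<1$. Near $|z|=1$ this set is squeezed onto the zero set of $\Phi$. If $\Phi$ dominates a nonnegative psh function with the same zero set, the maximum principle then forces every section to lie in that zero set. The next lemma makes this precise.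

\begin{lemma}\label{filling}
Let $\Phi:\mathbb C^n\to[0,\infty)$ be $C^\infty$, and for $\eta>0$ let $r=r_\eta=|z|^2+\eta\Phi-1$.
\begin{enumerate}
\item[\textup{(i)}] For all $\eta>0$ outside a set of measure zero, $dr\ne0$ at every point of $\{r=0\}$.
\item[\textup{(ii)}] If $dr\ne0$ on $\{r=0\}$, if $r$ is strictly psh at each point of $\{r=0\}$, and if $\{r<0\}$ is bounded, then every connected component of $\{r<0\}$ is a strongly pseudoconvex domain with $C^\infty$ boundary, contained in $D\times\mathbb C^{n-1}$.
\item[\textup{(iii)}] Let $0\le\Phi_1\le\Phi$ with $\Phi_1$ of class $C^\infty$ and psh. If $f:D\to\{r<0\}$ is holomorphic and $\pi\circ f\in\operatorname{Aut}(D)$, then $\Phi_1\circ f\equiv0$.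
\end{enumerate}
\end{lemma}

\begin{proof}
(i) By Sard's theorem almost every $\eta$ is a regular value of $\psi=(1-|z|^2)/\Phi$ on the open set $\{\Phi>0\}$. Fix such an $\eta$ and let $r(p)=0$. If $\Phi(p)=0$, then $|z|=1$ at $p$, and $d\Phi(p)=0$ because $p$ is a minimum of $\Phi$; so $dr(p)=d|z|^2\ne0$. If $\Phi(p)>0$, then $\psi(p)=\eta$, that is, $1-|z|^2=\eta\Phi$ at $p$, and there
\[
d\psi=\frac{-\Phi\,d|z|^2-(1-|z|^2)\,d\Phi}{\Phi^2}=-\frac1\Phi\bigl(d|z|^2+\eta\,d\Phi\bigr)=-\frac1\Phi\,dr .
\]
The left side is nonzero, hence so is $dr(p)$.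

(ii) On $\{r<0\}$ we have $|z|<1$. A boundary point $p$ of a component $\Omega$ satisfies $r(p)=0$. Since $dr(p)\ne0$, near $p$ the set $\{r<0\}$ is one side of a smooth hypersurface, so it is connected near $p$ and coincides with $\Omega$ there. Thus $r$ is a defining function of $\Omega$ near $p$, and its Levi form is positive definite on $\mathbb C^n$, in particular on the complex tangent space.

(iii) Replacing $f$ by $f\circ(\pi\circ f)^{-1}$ we may assume $\pi(f(z))=z$. Then $r(f(z))<0$ says that
\[
0\le\Phi_1(f(z))\le\Phi(f(z))<\frac{1-|z|^2}{\eta}\longrightarrow0\qquad(|z|\to1).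
\]
The function $\Phi_1\circ f$ is subharmonic on $D$, so it is $\le0$ by the maximum principle.
\end{proof}

\subsection*{Two graphs}
Let $n=2$, with coordinates $(z,w)$, and consider the graphs $G_\pm=\{(z,\pm z):z\in D\}$, which cross at the origin. Put
\[
h=w^2-z^2,\qquad \Phi=|h|^2(1+|z|^2+|w|^2)=|h|^2+|zh|^2+|wh|^2 .
\]
Here $L_\Phi(v)=|dh(v)|^2+|d(zh)(v)|^2+|d(wh)(v)|^2$. If $h\ne0$, this is positive definite: if all three terms vanish, then $dh(v)=0$ and therefore $hv_1=hv_2=0$. If $h=0$, then with $r=|z|^2+\eta\Phi-1$,
\[
L_r(v)=|v_1|^2+4\eta(1+|z|^2+|w|^2)\,|wv_2-zv_1|^2,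
\]
which is positive definite when $w\ne0$. At a point with $r=0$ and $h=0$ we have $|w|=|z|=1$, so $r$ is strictly psh on $\{r=0\}$. On $\{r<0\}$ we have $|z|<1$ and $|w|^2\le|h|+|z|^2<\eta^{-1/2}+1$, so the set is bounded. Choose $\eta$ by Lemma~\ref{filling}(i), and let $\Omega$ be the component of $\{r<0\}$ that contains the connected set $G_+\cup G_-$. It is strongly pseudoconvex.

If $f=(f_1,f_2):D\to\Omega$ is holomorphic and $\pi\circ f\in\operatorname{Aut}(D)$, then $\Phi\circ f\equiv0$ by Lemma~\ref{filling}(iii) with $\Phi_1=\Phi$. So $(f_2-f_1)(f_2+f_1)\equiv0$, one factor vanishes identically, and $f(D)=G_+$ or $f(D)=G_-$.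

Now let $0<a<1$, $P=(-a,a)\in G_-$ and $Q=(a,a)\in G_+$. Going from $P$ to $0$ along $G_-$ and from $0$ to $Q$ along $G_+$ costs $\rho(-a,0)+\rho(0,a)=\rho(-a,a)$. By Lemma~\ref{bounds} this equals $d_K(P,Q)$, so a chain of length two realizes $d_K(P,Q)$. A realizing chain of length one would, by Lemma~\ref{rigid}, consist of a disc whose image is $G_+$ or $G_-$; but $P\notin G_+$ and $Q\notin G_-$. The minimal length is exactly two.

\subsection*{From two graphs to infinitely many}
Finitely many graphs $w=g_k(z)$ of polynomials $g_k$ can be treated in the same way, with $h$ the product of the functions $w-g_k(z)$, as long as no two of them meet over $|z|=1$. With suitable graphs this produces any given minimal length, but each time on a new domain. To refute the conjecture we need a single domain, hence infinitely many graphs in a bounded set, and these accumulate. Three difficulties arise.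

\emph{The limit graph.} A limit $G_\infty$ of the graphs is again a section. It must not offer shortcuts over the real axis. Section~\ref{sec:graphs} chooses the graphs with this in mind.

\emph{No defining function.} Let $n=2$. A holomorphic function that vanishes on distinct graphs $G_k\to G_\infty$ vanishes identically near $G_\infty$: for all $z$ outside a countable set the values $g_k(z)$ are distinct, so on the vertical line over $z$ its zeros accumulate at $g_\infty(z)$. So $|h|^2$ is not available. We replace it by a psh function obtained from polynomial convexity of the closed union of the graphs.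

\emph{Strict pseudoconvexity over $|z|=1$.} We have no control over the Levi form of the new psh function on its zero set. We shall add a second function near $|z|=1$, built from a holomorphic coordinate $T$ that is constant and \emph{real} on each graph: the function $(\operatorname{Im}T)^2$ vanishes on all the graphs and has Levi form $\frac12|dT|^2$. This needs graphs that are separated over $|z|=1$, uniformly in the parameter. Some such condition is unavoidable for our method. Let $n=2$, and suppose that two graphs of polynomials cross transversally over a point with $|z|=1$ and that a smooth $\Phi\ge0$ vanishes on both graphs over $D$. At the crossing point $\Phi$ has a minimum, so its Levi form there is positive semidefinite. By continuity it vanishes on the tangent vectors of both graphs, which are independent, so it is zero. Hence $L_r(v)=|v_1|^2$ degenerates on the vector $(0,1)$, which is a complex tangent vector of $\{r=0\}$ since $d\Phi=0$.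

\section{The graphs}\label{sec:graphs}

We look for a family $w=\varphi(z,t)$ with $\varphi(z,0)=0$ and take parameters $t_k$ tending to $0$ geometrically. If $\varphi$ is homogeneous in $(z,t)$, the crossing pattern is invariant under the scaling $(z,t)\mapsto(z/2,t/2)$, so only the ratio of two parameters matters. Over real $x$ the crossings of the graphs with parameters $t\ne s$ are the zeros of $\Delta=(\varphi(x,t)-\varphi(x,s))/(t-s)$. If $\Delta$ has real coefficients and degree one in $x$, it always has a real zero, and every pair of graphs crosses over the real line. So we take degree two: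
\[
\varphi(z,t)=3tz^2+32t^2z+108t^3,
\]
\begin{equation}\label{Delta}
\frac{\varphi(z,t)-\varphi(z,s)}{t-s}=\Delta(z,t,s):=3z^2+32z(t+s)+108(t^2+ts+s^2),
\end{equation}
where $\Delta(z,t,t)=\partial_t\varphi(z,t)$. As a polynomial in $z$, $\Delta$ has the discriminant
\begin{equation}\label{disc}
1024(t+s)^2-1296(t^2+ts+s^2)=-272(t^2+s^2)+752\,ts .
\end{equation}
For $t\ne0$ and $s=ut$ with $0\le u\le1$ its sign is that of $\frac{(1+u)^2}{1+u+u^2}-\frac{81}{64}$. The quotient increases from $1$ to $\frac43$ on $[0,1]$, with the values $\frac{25}{21}$ at $u=\frac14$ and $\frac97$ at $u=\frac12$. The coefficients $3,32,108$ are chosen so that $\frac{81}{64}$ lies strictly between these two: parameters with ratio $\frac12$ give real crossings, and those with ratio at most $\frac14$ do not.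

Let
\[
t_k=\frac{2^{-k}}{64}\quad(k\ge1),\qquad t_\infty=0,\qquad T_0=\{t_k:1\le k\le\infty\},\qquad g_k(z)=\varphi(z,t_k).
\]
From now on points of $\mathbb C^n$ are written $\zeta=(z,w,w')$ with $z,w\in\mathbb C$ and $w'\in\mathbb C^{n-2}$, where $w'$ is absent if $n=2$. Put
\[
G_k=\{(z,g_k(z),0):z\in D\}\qquad(1\le k\le\infty).
\]
In particular $g_\infty=0$. ``Over real points'' below means over $z\in D\cap\mathbb R$.

\begin{lemma}[Crossings over real points]\label{cross}
Over real points,
\begin{enumerate}
\item[\textup{(i)}] $G_\infty$ meets no $G_k$ with $k<\infty$;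
\item[\textup{(ii)}] $G_j$ and $G_k$ with $j,k<\infty$ and $|j-k|\ge2$ do not meet;
\item[\textup{(iii)}] $G_k$ and $G_{k+1}$ ($1\le k<\infty$) meet exactly over $x=-7t_k$ and $x=-9t_k$.
\end{enumerate}
\end{lemma}

\begin{proof}
By \eqref{Delta} the graphs with parameters $t\ne s$ meet over $x$ exactly when $\Delta(x,t,s)=0$. (i) For $s=0\ne t$ the discriminant \eqref{disc} is $-272t^2<0$. (ii) Here $s=ut$ with $t>0$ and $0<u\le\frac14$, after exchanging the parameters if necessary. Then $u+\frac1u\ge\frac{17}4>\frac{47}{17}=\frac{752}{272}$, so \eqref{disc} equals $t^2u\,\bigl(752-272(u+\tfrac1u)\bigr)<0$. (iii) For $t=t_k$ and $s=t_{k+1}=t/2$,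
\[
\Delta(x,t,t/2)=3x^2+48tx+189t^2=3(x+7t)(x+9t),
\]
and both zeros lie in $D$.
\end{proof}

Let
\[
x_0=-\tfrac7{64}=-14t_1,\qquad x_k=-7t_k\ (k\ge1),
\]
so that $x_k=x_{k-1}/2$ and the $x_k$ increase to $0$. Put
\[
R_0=(x_0,g_1(x_0),0),\qquad R_k=(x_k,g_k(x_k),0)=(x_k,g_{k+1}(x_k),0)\ (k\ge1),\qquad Q=0\in G_\infty .
\]
The two expressions for $R_k$ agree by Lemma~\ref{cross}(iii). Thus $R_{k-1},R_k\in G_k$ for all $k\ge1$, and $R_k\to Q$. Figure~\ref{fig} shows the configuration.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[->] (-1.8,0)--(10.8,0) node[right] {$u$};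
\foreach \k in {1,2,3,4}{
\draw[domain=0.31:1.07,samples=80] plot ({2.4*(\k+1.442695*ln(\x))},{0.6*(147*\x-224*\x*\x+108*\x*\x*\x-27)});
\draw[very thick,domain=0.5:1,samples=60] plot ({2.4*(\k+1.442695*ln(\x))},{0.6*(147*\x-224*\x*\x+108*\x*\x*\x-27)});
\node[above] at ({2.4*\k+0.23},3.68) {$G_{\k}$};
}
\foreach \k in {0,1,2,3,4}{
\draw[dotted] ({2.4*\k},0)--({2.4*\k},2.4);
\fill ({2.4*\k},2.4) circle (2pt);
\node[above left] at ({2.4*\k},2.4) {$R_{\k}$};
\node[below] at ({2.4*\k},0) {$u=\k$};
}
\end{tikzpicture}
\caption{The graphs $G_1,\dots,G_4$ over real $x<0$, in the coordinates $u=\log_2(x_0/x)$ and $y=343\,w/|x|^3$. In these coordinates $G_k$ is the curve $y=147\sigma-224\sigma^2+108\sigma^3$ with $\sigma=2^{u-k}$, so all $G_k$ are translates of one curve. Only the part with $y$ near $31$ is shown, and the horizontal axis is drawn at the height $y=27$. Consecutive curves $G_k,G_{k+1}$ cross twice, at $u=k-\log_2\frac97$ and at $u=k$; the second crossing is $R_k$. The limit graph $G_\infty$ is the line $y=0$, far below the window, and $Q$ corresponds to $u\to+\infty$. The thick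 path runs from $R_{k-1}$ to $R_k$ along $G_k$.}
\label{fig}
\end{figure}

\begin{lemma}\label{points}
$R_0$ lies on $G_1$ and on no other $G_j$. For $k\ge1$, $R_k$ lies on $G_k$ and $G_{k+1}$ and on no other $G_j$. $Q$ lies on $G_\infty$ and on no other $G_j$.
\end{lemma}

\begin{proof}
Over real points $G_1$ meets only $G_2$, over $-7t_1$ and $-9t_1$, and $x_0=-14t_1$ is neither. A graph $G_j$ through $R_k$ other than $G_k,G_{k+1}$ would meet both of these over a real point. By Lemma~\ref{cross}(i) and (ii), $j$ would be finite with $|j-k|\le1$ and $|j-(k+1)|\le1$, so $j\in\{k,k+1\}$, a contradiction. Finally $\varphi(0,t)=108t^3$ vanishes only for $t=0$.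
\end{proof}

Near $|z|=1$ the term $3z^2$ dominates $\Delta$, and the graphs are separated.

\begin{lemma}[Coordinates near $|z|=1$]\label{coord}
The map $(z,t)\mapsto(z,\varphi(z,t))$ is biholomorphic from $\{\frac12<|z|<2\}\times\{|t|<\frac1{64}\}$ onto an open set $U\subset\mathbb C^2$. Hence there is a holomorphic $T:U\to\{|t|<\frac1{64}\}$ with $\varphi(z,T(z,w))=w$, and $(z,T)$ are holomorphic coordinates on $U$.
\end{lemma}

\begin{proof}
For $\frac12<|z|<2$ and $|t|,|s|<\frac1{64}$ we have $|32z(t+s)|<|z|$ and $108|t^2+ts+s^2|<\frac{324}{4096}$. Since $y\mapsto3y^2-y$ increases for $y\ge\frac16$,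
\[
|\Delta(z,t,s)|>3|z|^2-|z|-\tfrac{324}{4096}>\tfrac14-\tfrac{324}{4096}>0 .
\]
By \eqref{Delta} the map is injective, and its Jacobian determinant $\partial_t\varphi=\Delta(z,t,t)$ does not vanish.
\end{proof}

Now let
\[
X=\{(z,\varphi(z,t),0):|z|\le1,\ t\in T_0\},\qquad E=X\cap\{|z|=1\}.
\]
The set $T_0$ is compact, hence so is $X$, a continuous image of $\overline D\times T_0$. All $t_k$ have modulus less than $\frac1{64}$, so points of $X$ with $|z|>\frac12$ lie in $U\times\mathbb C^{n-2}$, and there $T\in T_0\subset\mathbb R$ by injectivity. That the parameters are real will be used in Section~\ref{sec:domain}.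

\begin{lemma}\label{polyconv}
$X$ is polynomially convex: for every $p\notin X$ there is a polynomial $q$ with $\max_X|q|<1<|q(p)|$.
\end{lemma}

\begin{proof}
After multiplication by a constant it is enough to have $|q(p)|>\max_X|q|$. Let $p=(z_0,w_0,w_0')$. If $|z_0|>1$ take $q=z$; if $w_0'\ne0$ take a coordinate of $w'$ that does not vanish at $p$. Otherwise $|z_0|\le1$, $w_0'=0$, and $w_0\ne g_k(z_0)$ for all $k\le\infty$; in particular $w_0\ne0$, since $g_\infty=0$. Choose a finite $N$ such that $\sup_{\overline D}|g_k|\le|w_0|/2$ for $N<k\le\infty$, and put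
\[
q_M=w^M\prod_{k\le N}(w-g_k(z)).
\]
On the part of $X$ with $t=t_k$, $k\le N$, we have $q_M=0$. On the rest $|w|\le|w_0|/2$. Hence $\max_X|q_M|\le C(|w_0|/2)^M$ and $|q_M(p)|=c|w_0|^M$ with $c=\prod_{k\le N}|w_0-g_k(z_0)|>0$, where $C$ and $c$ do not depend on $M$. For large $M$ we get $|q_M(p)|>\max_X|q_M|$.
\end{proof}

\section{The domain}\label{sec:domain}

We need a function $\Phi$ as in Lemma~\ref{filling} with zero set $X$. Away from $X$ it should be strictly psh near the boundary of the domain, and near $E$ it should supply the missing convexity.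

\begin{lemma}\label{Phi1}
There is a $C^\infty$ psh function $\Phi_1\ge0$ on $\mathbb C^n$ that is strictly psh at every point outside $X$ and satisfies $\Phi_1^{-1}(0)=X$ and $\Phi_1(\zeta)\to\infty$ as $|\zeta|\to\infty$.
\end{lemma}

\begin{proof}
Let $\sigma\in C^\infty(\mathbb R)$ with $\sigma=0$ on $(-\infty,1]$ and $\sigma''(t)=e^{-1/(t-1)}$ for $t>1$. Then $\sigma,\sigma',\sigma''>0$ on $(1,\infty)$, and $\sigma(t)\to\infty$ as $t\to\infty$. For $p\notin X$ take $q$ as in Lemma~\ref{polyconv} and $\epsilon>0$ with $\max_X(|q|^2+\epsilon|\zeta|^2)<1$. The function $u=|q|^2+\epsilon|\zeta|^2$ is strictly psh on $\mathbb C^n$, less than $1$ on $X$, and $u(p)>1$. By Lindel\"of's theorem countably many of the sets $\{u>1\}$, say $\{u_j>1\}$ with $j\ge2$, cover $\mathbb C^n\setminus X$. Let also $u_1=|\zeta|^2/R^2$, where $X\subset\{|\zeta|<R\}$. Put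
\[
\Phi_1=\sum_{j\ge1}c_j\,\sigma\circ u_j,
\]
with $c_j>0$ decreasing so fast that the series converges in $C^\infty$ on compact sets; for example, let the $C^j$ norm of $c_j\,\sigma\circ u_j$ on the ball of radius $j$ be at most $2^{-j}$. Then $\Phi_1=0$ on $X$ and $\Phi_1>0$ elsewhere, and the term $j=1$ makes $\Phi_1\to\infty$. From
\[
L_{\sigma\circ u}(v)=\sigma'(u)L_u(v)+\sigma''(u)|\partial u(v)|^2
\]
we see that each term is psh, and that the $j$th term is strictly psh where $u_j>1$. Every point outside $X$ lies in some $\{u_j>1\}$, so $\Phi_1$ is strictly psh there.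
\end{proof}

On $U\times\mathbb C^{n-2}$ let
\[
\tau=(\operatorname{Im}T)^2+|w'|^2\ge0 .
\]
Since $(\operatorname{Im}T)^2=\frac12|T|^2-\frac14(T^2+\overline T{}^2)$, we have $L_\tau(v)=\frac12|dT(v)|^2+|dw'(v)|^2$. The forms $dz$, $dT$ and the components of $dw'$ are independent by Lemma~\ref{coord}, so
\begin{equation}\label{strict}
|z|^2+c\,\tau\ \text{ is strictly psh on }U\times\mathbb C^{n-2}\text{ for every }c>0 .
\end{equation}
Points of $U\times\mathbb C^{n-2}$ have $|z|>\frac12$, and $T$ is real and $w'=0$ at the points of $X$ there; hence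
\begin{equation}\label{tauK}
\tau=0\quad\text{on }X\cap(U\times\mathbb C^{n-2}).
\end{equation}

The function $\tau$ has to be cut off, which destroys plurisubharmonicity where the cutoff varies. There $\Phi_1$ must make up for the loss, so we have to stay away from $X$. This is arranged by working close to $|z|=1$. Choose $\chi\in C_c^\infty(U\times\mathbb C^{n-2})$ with $0\le\chi\le1$ and $\chi=1$ on an open set $V\supset E$, and let $W=\operatorname{supp}\chi$, so that $V\subset W\subset U\times\mathbb C^{n-2}$. The compact sets $X\cap\{|z|^2\ge1-\delta\}$ decrease to $E\subset V$ as $\delta\downarrow0$, so we can fix $\delta\in(0,1)$ with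
\[
X\cap\{|z|^2\ge1-\delta\}\subset V .
\]
Hence the compact set
\[
W''=(W\setminus V)\cap\{1-\delta\le|z|^2\le1\}
\]
is disjoint from $X$, and $L_{\Phi_1}(v)\ge\mu|v|^2$ on $W''$ for some $\mu>0$. Moreover $\chi\tau$, extended by $0$, is smooth with compact support, so $|L_{\chi\tau}(v)|\le\nu|v|^2$ everywhere for some $\nu>0$. Let
\[
\Phi=\Phi_1+\kappa\chi\tau,\qquad\kappa=\frac{\mu}{2\nu}.
\]
Then $\Phi$ is $C^\infty$, $\Phi\ge\Phi_1\ge0$, and $\Phi^{-1}(0)=X$ by \eqref{tauK}. On $W''$ we have $L_\Phi(v)\ge\frac{\mu}2|v|^2$, so $\Phi$ is strictly psh there.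

\begin{proposition}\label{domain}
Let $m=1+\max_W\Phi$. There is an $\eta\in(0,\delta/m)$ such that, with $r=|z|^2+\eta\Phi-1$, the set
\[
A=\bigcup_{1\le k\le\infty}G_k
\]
lies in one connected component $\Omega$ of $\{r<0\}$, and $\Omega$ is a strongly pseudoconvex domain with $C^\infty$ boundary contained in $D\times\mathbb C^{n-1}$.
\end{proposition}

\begin{proof}
Take $\eta\in(0,\delta/m)$ as in Lemma~\ref{filling}(i). On $A\subset X$ we have $\Phi=0$ and $|z|<1$, so $r<0$. Each $G_k$ is connected, $R_k\in G_k\cap G_{k+1}$, and $R_k\to Q\in G_\infty$; hence $A$ is connected. On $\{r<0\}$ we have $\Phi_1\le\Phi<1/\eta$, so this set is bounded by Lemma~\ref{Phi1}. By Lemma~\ref{filling}(ii) it remains to show that $r$ is strictly psh at every $p$ with $r(p)=0$. Note that $1-|z|^2=\eta\Phi(p)\ge0$ at such a point, and that $r$ is strictly psh at $p$ whenever $\Phi$ is.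

\emph{Case $p\notin W$.} If $p\in X$, then $\Phi(p)=0$, so $|z|=1$ and $p\in E\subset W$, a contradiction. So $p\notin X$. Near $p$ we have $\Phi=\Phi_1$, which is strictly psh at $p$; hence so is $r$.

\emph{Case $p\in V$.} Near $p$ we have $\chi=1$, so $r=(|z|^2+\eta\kappa\tau)+\eta\Phi_1-1$. This is strictly psh by \eqref{strict}, since $\Phi_1$ is psh.

\emph{Case $p\in W\setminus V$.} Here $0\le1-|z|^2=\eta\Phi(p)\le\eta m<\delta$, so $p\in W''$, where $\Phi$ is strictly psh; hence so is $r$.
\end{proof}

\begin{proposition}\label{sections}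
Let $\Omega$ be as in Proposition~\ref{domain}. If $f:D\to\Omega$ is holomorphic and $\pi\circ f\in\operatorname{Aut}(D)$, then $f(D)=G_k$ for some $k\le\infty$.
\end{proposition}

\begin{proof}
By Lemma~\ref{filling}(iii), $\Phi_1\circ f\equiv0$, so $f(D)\subset X$. After reparametrization $f(z)=(z,h(z))$, and
\[
D=\bigcup_{1\le k\le\infty}\{z\in D:h(z)=(g_k(z),0)\}.
\]
This is a countable union, so one of the sets is uncountable and has an accumulation point in $D$. By the identity theorem $h\equiv(g_k,0)$ for the corresponding $k$.
\end{proof}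

\section{Counting discs}\label{sec:chains}

Let $\Omega$ be the domain of Proposition~\ref{domain}. It contains all the graphs $G_k$.

\begin{lemma}\label{dist}
For $k\ge1$ we have $d_K(R_0,R_k)=\rho(x_0,x_k)$, and this distance is realized by a chain of length $k$. Moreover $d_K(R_0,Q)=\rho(x_0,0)$.
\end{lemma}

\begin{proof}
The points $x_0<x_1<\dots<x_k$ lie on the real geodesic. The discs $z\mapsto(z,g_j(z),0)$, $1\le j\le k$, with $a_j=x_{j-1}$ and $b_j=x_j$, form a chain of length $k$ from $R_0$ to $R_k$, and $\sum_j\rho(x_{j-1},x_j)=\rho(x_0,x_k)$. So $d_K(R_0,R_k)\le\rho(x_0,x_k)$ by \eqref{upper}, and Lemma~\ref{bounds} gives the reverse inequality.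

Let $\Omega$ contain the Euclidean ball of radius $\epsilon$ about $Q$. If $|P-Q|\le\epsilon/2$ and $\xi\ne0$, the disc $\lambda\mapsto P+\frac\epsilon2\lambda\,\xi/|\xi|$ lies in this ball, so $F_K(P,\xi)\le2|\xi|/\epsilon$. Integrating along the segment from $R_k$ to $Q$ gives $d_K(R_k,Q)\le2|R_k-Q|/\epsilon$ for large $k$. Hence
\[
\rho(x_0,0)\le d_K(R_0,Q)\le\rho(x_0,x_k)+d_K(R_k,Q)\longrightarrow\rho(x_0,0)\qquad(k\to\infty),
\]
where the first inequality is again Lemma~\ref{bounds}.
\end{proof}

\begin{lemma}\label{itinerary}
Let $P'=Q$ or $P'=R_k$ with $k\ge1$, and let a chain from $R_0$ to $P'$ realize $d_K(R_0,P')$. After discarding the steps with $a_j=b_j$, let its maps be $f_1,\dots,f_m$. Then $m\ge1$, there are indices $i_j\in\{1,2,\dots,\infty\}$ with $f_j(D)=G_{i_j}$, we have $i_1=1$, and for $1\le j<m$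
\begin{equation}\label{jump}
\text{either }\ i_j=i_{j+1}=\infty,\quad\text{or both are finite and }\ |i_j-i_{j+1}|\le1 .
\end{equation}
\end{lemma}

\begin{proof}
By Lemma~\ref{dist}, $d_K(R_0,P')=\rho(\pi R_0,\pi P')$, so Lemma~\ref{rigid} applies. Since $R_0\ne P'$, we have $m\ge1$. All $\pi\circ f_j$ are automorphisms, so $f_j(D)=G_{i_j}$ by Proposition~\ref{sections}. The switching point $P_j$, $1\le j<m$, lies on $G_{i_j}\cap G_{i_{j+1}}$, and it projects into the Poincar\'e segment from $\pi R_0=x_0$ to $\pi P'$, which is real. If $i_j=i_{j+1}$, then \eqref{jump} is trivial; otherwise it follows from Lemma~\ref{cross}(i) and (ii). Finally $R_0\in G_{i_1}$, so $i_1=1$ by Lemma~\ref{points}.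
\end{proof}

\begin{proof}[Proof of Theorem~\ref{main}(1)]
(a) Take the points $R_0$ and $Q$. If a finite chain realized $d_K(R_0,Q)$, then Lemma~\ref{itinerary} would give indices $i_1=1,i_2,\dots,i_m$. The last one is $i_m=\infty$, because $Q$ lies only on $G_\infty$ (Lemma~\ref{points}). By \eqref{jump}, however, all indices are finite, since $i_1$ is. So no finite chain realizes $d_K(R_0,Q)$.

(b) Take $R_0$ and $R_k$. A chain of length $k$ realizes $d_K(R_0,R_k)$ by Lemma~\ref{dist}. In any realizing chain, after discarding the trivial steps, $i_1=1$, and $i_m\in\{k,k+1\}$ because $R_k$ lies only on $G_k$ and $G_{k+1}$ (Lemma~\ref{points}). By \eqref{jump} consecutive indices differ by at most $1$, so $m\ge k$.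
\end{proof}

\begin{remark}
The points $R_0$ and $Q$ are joined by chains of length two: $G_1$ and $G_\infty$ meet over the nonreal zeros $z_\ast=t_1(-16\pm2i\sqrt{17})/3$ of $\Delta(z,t_1,0)=3z^2+32t_1z+108t_1^2$, and $|z_\ast|=6t_1<1$. Switching there costs $\rho(x_0,z_\ast)+\rho(z_\ast,0)$, which is larger than $\rho(x_0,0)$ because $z_\ast$ is off the geodesic. This is why only crossings over real points matter. Also, following $G_1,\dots,G_k$ to $R_k$ and then a complex line in a small ball about $Q$, we get, for large $k$, chains of length $k+1$ whose cost tends to $d_K(R_0,Q)$: with the radius $\epsilon$ from the proof of Lemma~\ref{dist}, the last disc $\lambda\mapsto Q+\epsilon\lambda\,(R_k-Q)/|R_k-Q|$ contributes $\rho(|R_k-Q|/\epsilon,0)\to0$. The infimum over finite chains is $d_K(R_0,Q)$, but it is not attained.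
\end{remark}

\begin{thebibliography}{1}
\bibitem{book} Source of the problem: a printed mathematics book.
\end{thebibliography}

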